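# Euler products $\prod_p W(p,p^{-s})$: cyclotomic factors and the real point where continuation stops

## 1. Products of cyclotomic polynomials in monomials, tested on small cases

Let $W(X,Y)\in\mathbb Z[X,Y]$ be a polynomial with $W(X,0)=1$, that is,
$$W(X,Y)=1+\sum_{i=1}^{r}(a_{i0}+a_{i1}X+\dots+a_{in_i}X^{n_i})Y^i ,$$
and let $L_W(s)=\prod_pW(p,p^{-s})$, the product over all primes. It converges absolutely when $\Re s$ is large. For which $W$ does $L_W$ continue meromorphically to all of $\mathbb C$?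

There is an answer that one guesses at once. Since $\prod_p(1-p^{b-cs})=\zeta(cs-b)^{-1}$, the polynomial $1-X^bY^c$ is good, and so is anything that is a product or quotient of such polynomials. It is hard to imagine another source of continuation. Here is the guess in precise form.

**Definition (unitary).** A polynomial $h(Z)\in\mathbb Z[Z]$ with $h(0)=1$, written $h(Z)=\prod_{i=1}^d(1-\alpha_iZ)$ with $d=\deg h$, is *unitary* if $|\alpha_i|=1$ for all $i$.

For instance $1+Z+Z^2$ is unitary (the $\alpha_i$ are primitive cube roots of $1$), and $1+2Z$ and $1-3Z+Z^2$ are not.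

**Guess.** $L_W$ continues meromorphically to $\mathbb C$ if and only if $W=\prod_ig_i(X^{b_i}Y^{c_i})^{\pm1}$, a finite product, with $g_i$ unitary and $b_i,c_i\in\mathbb Z$.

Let us test it.

*No $X$ at all.* If $W=h(Y)$, Estermann's theorem says: $L(s)=\prod_ph(p^{-s})$ continues meromorphically to $\Re s>0$; if $h$ is unitary, it continues to $\mathbb C$; otherwise $\Re s=0$ is a natural boundary. This agrees with the guess. (We quote it for orientation; it is not used below.)

*$W=1+XY+X^2Y^2$.* This is $(1-X^3Y^3)(1-XY)^{-1}$, and $L_W(s)=\zeta(s-1)/\zeta(3s-3)$.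

*$W=1+Y+XY$.* Put $s=1+z$. The local factor is $1+p^{-z}+p^{-1-z}$. Splitting off $1+p^{-z}$, for which $\prod_p(1+p^{-z})=\zeta(z)/\zeta(2z)$, we get
$$L_W(1+z)=\frac{\zeta(z)}{\zeta(2z)}\prod_p\Big(1+\frac1{p(1+p^z)}\Big).$$
For $\Re z\ge\sigma>0$ we have $|1+p^z|\ge p^{\sigma}(1-2^{-\sigma})$, so the last product converges absolutely. It vanishes when $p^{-z}=-1/(1+1/p)$, in particular at $z_p=(\log(1+1/p)+i\pi)/\log p$. These points have $\Re z_p>0$ and $z_p\to0$. The factor $\zeta(z)/\zeta(2z)$ is holomorphic near $z=0$ with value $1$ there, so it cancels nothing. The zeros of $L_W$ accumulate at $s=1$, and $L_W$ is not meromorphic there. The guess survives: a product of the guessed form would continue.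

*$W=1-Y+XY$.* Only a sign has changed. In the same way
$$L_W(1+z)=\frac{\zeta(z)}{\zeta(2z)}\prod_p\Big(1-\frac1{p(1+p^z)}\Big),$$
and the last product is holomorphic on $\Re z>0$. It is also zero-free there: a zero would need $p^{-z}=-1/(1-1/p)$, a number of modulus $>1$. So in $\Re z>0$ near $z=0$ the function $L_W(1+z)$ has *no zeros and no poles at all*. Nothing accumulates. The guess predicts that $L_W$ does not continue to $\mathbb C$, but there is no visible obstruction in the half-plane where we can compute.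

The guess is true, and the last example contains its main difficulty. We shall prove more: the obstruction sits at one explicit real point.

**Facts used.** The continuation and functional equation of $\zeta$; nontrivial zeros $\rho=\beta+i\gamma$ exist, satisfy $0<\beta<1$, and are locally finite; $\zeta\ne0$ on $(0,1)$; the prime number theorem; Kronecker's theorem (an algebraic integer all of whose conjugates have modulus $1$ is a root of unity); Hurwitz's theorem on zeros of limits; Weierstrass preparation and Puiseux's theorem, both restated when they are used. No unproved hypothesis on the zeros of $\zeta$ enters. Throughout, $p$ is a prime and $\rho=\beta+i\gamma$ is a nontrivial zero.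

## 2. The leading polynomial and three theorems

Write $W=\sum w_{n,m}X^nY^m$, with $w_{0,0}=1$ and $m\ge1$ in all other terms.

**Definition (leading polynomial).** If $W\ne1$, put
$$\alpha=\alpha(W)=\max\{n/m:\ w_{n,m}\ne0,\ m\ge1\}=a/b\ge0,\qquad\gcd(a,b)=1,\ b\ge1 .$$
The monomials of $W$ with $am-bn=0$ are powers of $X^aY^b$; their sum is $h(X^aY^b)$ with $h\in\mathbb Z[Z]$, $h(0)=1$, $\deg h\ge1$. We call $h$ the *leading polynomial* of $W$.

For $W=1\pm Y+XY$ we get $\alpha=1$, $a=b=1$, $h(Z)=1+Z$. For $W=1+Y+XY^2$ the ratios $n/m$ are $0$ and $\frac12$, so $\alpha=\frac12$, $a=1$, $b=2$, $h(Z)=1+Z$. For $W=h(Y)$ we get $\alpha=0$, $a=0$, $b=1$.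

**Definition (meromorphic at $\alpha$).** We shall see (Lemma 1) that $L_W$ continues meromorphically to $\Re s>\alpha(W)$. We say that $L_W$ is *meromorphic at $\alpha$* if some meromorphic function on a disc around $\alpha$ agrees with this continuation on the part of the disc in $\Re s>\alpha$.

**Theorem 1.** $L_W$ continues meromorphically to $\mathbb C$ if and only if $W=\prod_ig_i(X^{b_i}Y^{c_i})^{\pm1}$ with $g_i$ unitary and $b_i,c_i\in\mathbb Z$.

**Theorem 2.** Every $W$ can be written
$$W=h_1(X^{a_1}Y^{b_1})\cdots h_K(X^{a_K}Y^{b_K})\,W_*,\qquad \tfrac{a_1}{b_1}>\dots>\tfrac{a_K}{b_K}\ge0,\quad b_k\ge1,\quad K\ge0,$$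
with nonconstant unitary $h_k$ and $W_*\in\mathbb Z[X,Y]$, $W_*(X,0)=1$, such that either $W_*=1$, or $W_*\ne1$ and the leading polynomial $h$ of $W_*$ (with $\alpha(W_*)=a/b$) is non-unitary or satisfies $h(X^aY^b)\nmid W_*$ in $\mathbb Z[X,Y]$.

* If $W_*=1$, then $L_W$ is meromorphic on $\mathbb C$.
* If $W_*\ne1$, put $\alpha_*=\alpha(W_*)\ge0$. Then $L_W$ is meromorphic on $\Re s>\alpha_*$, but not meromorphic at the point $\alpha_*$.

Hence the following are equivalent: (i) $W=\prod g_i(X^{b_i}Y^{c_i})^{\pm1}$ with unitary $g_i$; (ii) $W=\prod_kh_k(X^{a_k}Y^{b_k})$ with unitary $h_k$, $a_k\ge0$, $b_k\ge1$; (iii) $L_W$ is meromorphic on $\mathbb C$; (iv) $L_W$ continues meromorphically to a connected open neighborhood of $[0,\infty)\subset\mathbb R$.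

So no inverses are needed in the positive case, and in the negative case $\Re s>\alpha_*$ is the largest open right half-plane to which $L_W$ continues. For example, $W=(1+XY)(1+2Y)$ has $W_*=1+2Y$ and $\alpha_*=0$, while for $W=1-Y+XY$ we have $K=0$ and $\alpha_*=1$: the leading factor $1+XY$ has the same $Y$-degree as $W$ and differs from it, so it does not divide $W$. Everything follows from one statement about one point.

**Theorem 3.** Let $W\ne1$. If $L_W$ is meromorphic at $\alpha(W)$, then $h$ is unitary and $h(X^aY^b)$ divides $W$ in $\mathbb Z[X,Y]$.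

## 3. Theorem 3 implies Theorems 1 and 2

**Step 1: unitary polynomials give zeta functions.** Let $g$ be unitary. The $\alpha_i$ are the roots of the monic integer polynomial $Z^dg(1/Z)$, so they are algebraic integers; they are closed under conjugation over $\mathbb Q$ and have modulus $1$. By Kronecker they are roots of unity. Let $\Psi_d(Z)$ be the product of $1-\alpha Z$ over primitive $d$th roots of unity $\alpha$. Then $g$ is a product of $\Psi_d$'s. From $1-Z^k=\prod_{d\mid k}\Psi_d$ we get $\Psi_d=\prod_{k\mid d}(1-Z^k)^{\mu(d/k)}$. Hence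
$$g(Z)=\prod_k(1-Z^k)^{e_k}\quad(\text{finite product},\ e_k\in\mathbb Z),$$
and for $b'\in\mathbb Z$, $c\ge1$, the product $\prod_pg(p^{b'-cs})=\prod_k\zeta(k(cs-b'))^{-e_k}$ is meromorphic on $\mathbb C$ and $\not\equiv0$.

**Step 2: (i)⇒(iii).** The point is to get rid of zero and negative exponents of $Y$. Let $W=\prod g_i(X^{b_i}Y^{c_i})^{\pm1}$. Factors with $b_i=c_i=0$ are constants, nonzero because the expression is defined and $W\neq0$. By Step 1 decompose the others into factors $(1-X^{\beta}Y^{\gamma})^e$ with integers $(\beta,\gamma)\ne(0,0)$. If $\gamma<0$, write $1-X^\beta Y^\gamma=-X^\beta Y^\gamma(1-X^{-\beta}Y^{-\gamma})$. Factors with $\gamma=0$ lie in $\mathbb Q(X)^\times$. Altogether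
$$W=C(X)\,Y^t\prod_l(1-X^{\beta_l}Y^{\gamma_l})^{e_l},\qquad\gamma_l>0,\ C\in\mathbb Q(X)^\times .$$
In $\mathbb Q(X)((Y))$ both $W$ and the product over $l$ are $1+O(Y)$, so $C(X)Y^t=1$. Hence $L_W(s)=\prod_l\zeta(\gamma_ls-\beta_l)^{-e_l}$ is meromorphic on $\mathbb C$.

**Step 3: the decomposition.** We peel off leading factors while possible. Suppose $W\ne1$, $h$ is unitary and $h(X^aY^b)\mid W$; put $V=W/h(X^aY^b)\in\mathbb Z[X,Y]$. Then $V(X,0)=1$ and $\deg_YV<\deg_YW$. Grade the monomial $X^nY^m$ by $am-bn$. By the choice of $\alpha$, $W$ has only degrees $\ge0$, and its degree-$0$ part is $h(X^aY^b)$, which is homogeneous of degree $0$. The lowest part of $V$ times $h(X^aY^b)$ is the lowest part of $W$, so $V$ has only degrees $\ge0$ and degree-$0$ part $1$. All other monomials of $V$ have $m\ge1$ and $n/m<\alpha$; so $V=1$ or $\alpha(V)<\alpha(W)$. Iterating, we reach $W_*$ after finitely many steps because $\deg_Y$ drops.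

By Step 1 each $L_{h_k(X^{a_k}Y^{b_k})}$ is meromorphic on $\mathbb C$ and $\not\equiv0$, so the claims on $L_W$ reduce to $L_{W_*}$. If $W_*\ne1$, it is meromorphic on $\Re s>\alpha_*$ by Lemma 1 and not meromorphic at $\alpha_*$ by Theorem 3.

**Step 4: the equivalences.** (ii)⇒(i) and (iii)⇒(iv) are trivial, and (i)⇒(iii) is Step 2. For (iv)⇒(ii), let $F$ be meromorphic on a connected open $U\supset[0,\infty)$ and equal to $L_W$ for large reals, and suppose $W_*\ne1$. Then $F$ agrees with the continuation of $L_W$ on the component of $U\cap\{\Re s>\alpha_*\}$ containing $(\alpha_*,\infty)$, hence on a half disc at $\alpha_*$. So $L_W$ would be meromorphic at $\alpha_*$, a contradiction. Thus $W_*=1$, which is (ii). Theorem 1 is (i)⇔(iii).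

It remains to prove Theorem 3 and Lemma 1. **From now on $W\ne1$ is fixed.**

## 4. Weighted coordinates and continuation to $\Re s>\alpha$

We choose coordinates in which the leading part of $W$ is the limit at small $\varepsilon$. Put
$$\omega_i(q)=\sum_{am-bn=i}w_{n,m}q^m\quad(0\le i\le I),\qquad \Omega(\varepsilon,x)=\sum_{i=0}^I\varepsilon^i\omega_i(e^{-x}).$$
Then $\omega_0(q)=h(q^b)$, and $\omega_i(0)=0$ for $i\ge1$. With $s=\alpha+z$ and $\varepsilon_p=p^{-1/b}$ we have $p^{n-ms}=\varepsilon_p^{am-bn}p^{-mz}$, so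
$$W(p,p^{-\alpha-z})=\Omega(\varepsilon_p,z\log p).\tag{1}$$
Formally this is the substitution $X\mapsto\varepsilon^{-b}$, $Y\mapsto\varepsilon^aq$, which sends $X^nY^m\mapsto\varepsilon^{am-bn}q^m$ and is injective on monomials. Put $A_i=\omega_i/\omega_0$ for $i\ge1$ and
$$\log\Big(1+\sum_{i\ge1}\varepsilon^iA_i\Big)=\sum_{j\ge1}\varepsilon^j\varphi_j,\qquad \varphi_j=\sum_{k\ge1}\frac{(-1)^{k-1}}k\sum_{i_1+\dots+i_k=j}A_{i_1}\cdots A_{i_k}.\tag{2}$$
For $j\ge1$, $\varphi_j=\sum_{m\ge1}b_j(m)q^m$ is a rational function of $q$ with real coefficients, vanishing at $q=0$, whose poles are zeros of $h(q^b)$. Also put $\varphi_0=\log h(q^b)=\sum_{m\ge1}b_0(m)q^m$. The coefficient of $X^nY^m$ in $\log W$ is $\beta_{n,m}=b_{am-bn}(m)$ (and $0$ if $am-bn<0$). Put $\eta_j=j/b$. As functions of $x$ we write $A_i(x),\varphi_j(x)$, with $q=e^{-x}$.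

*Example.* For $W=1-Y+XY$: $\Omega=1+q-\varepsilon q$, $A_1=-q/(1+q)=-1/(1+e^x)$, $\varphi_j=-\frac1j(1+e^x)^{-j}$. Theorem 3 asks us to show that $A_i$ has no poles as soon as $L_W$ is meromorphic at $\alpha$. Here $A_1$ has poles at $x=\pm i\pi,\pm3i\pi,\dots$

**Expansion into powers of $1-X^nY^m$.** There are unique integers $c_{n,m}$ ($m\ge1$, $n\ge0$, finitely many nonzero for each $m$) with $W=\prod(1-X^nY^m)^{c_{n,m}}$ in $\mathbb Z[X][[Y]]$, by induction on $m$. Taking logarithms, $-m\beta_{n,m}=\sum_{d\mid\gcd(n,m)}\frac md\,c_{n/d,m/d}$, and by Möbius inversion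
$$c_{n,m}=-\sum_{d\mid\gcd(n,m)}\frac{\mu(d)}d\,\beta_{n/d,m/d},\tag{3}$$
so $c_{n,m}\ne0$ only if $am-bn\ge0$. For bounds, let $\hat f(Y)=\sum_{m\ge1}(\sum_n|w_{n,m}|)Y^m$. Then $\sum_n|\beta_{n,m}|$ is at most the coefficient of $Y^m$ in $-\log(1-\hat f(Y))$, hence at most $K_0^m$ for some $K_0\ge1$; by (3), $\sum_n|c_{n,m}|\le mK_0^m$. So both sums are $\le K^m$ for some $K\ge1$.

**Lemma 1.** For each $\sigma>0$ there are $P,M$ such that for $\Re z>\sigma$ ($s=\alpha+z$)
$$L_W(s)=\prod_{p<P}W(p,p^{-s})\prod_{m<M}\prod_n\zeta_{\ge P}(ms-n)^{-c_{n,m}}\cdot\Psi(s),\qquad\zeta_{\ge P}(s)=\zeta(s)\prod_{p<P}(1-p^{-s}),$$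
with $\Psi$ holomorphic and zero-free. Thus $L_W$ is meromorphic on $\Re s>\alpha$. On $\Re z>\sigma$ its zeros and poles come only from zeros of the entire functions $W(p,p^{-s})$, $p<P$, and from zeros and poles of $\zeta(ms-n)$, where $ms-n=mz+\eta_j$ with $j=am-bn\ge0$. Moreover $W(p,p^{-s})\ne0$ for $p\ge P$, $\Re z>\sigma$.

*Proof.* If $w_{n,m}$, $c_{n,m}$ or $\beta_{n,m}$ is nonzero, then $am-bn\ge0$ and $|p^{n-ms}|=p^{-\eta_j-m\Re z}\le p^{-m\sigma}$. Take $P$ with $KP^{-\sigma}\le\frac12$ and $\sum_{(n,m)\ne(0,0)}|w_{n,m}|P^{-m\sigma}<\frac12$. For $p\ge P$ the formal identities for $\log W$ then hold numerically, with absolute convergence, so $W(p,p^{-s})=\prod(1-p^{n-ms})^{c_{n,m}}\ne0$. Take $M>2/\sigma$. Since $|\log(1-u)|\le2|u|$ for $|u|\le\frac12$,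
$$\sum_{p\ge P}\sum_{m\ge M}\sum_n|c_{n,m}||\log(1-p^{n-ms})|\le2\sum_{p\ge P}\sum_{m\ge M}(Kp^{-\sigma})^m\le4\sum_p(Kp^{-\sigma})^M<\infty.$$
So the factors with $p\ge P$, $m\ge M$ multiply to a holomorphic zero-free $\Psi$. The factors with $p\ge P$, $m<M$ give the zeta functions. The identity holds for $\Re s$ large and continues. Finally $\Re(mz+\eta_j)>0$, and $1-p^{-s'}\ne0$ for $\Re s'>0$, so the finite products inside $\zeta_{\ge P}$ add no zeros. $\square$

*Example: $W=1+Y+XY^2$.* Here $\alpha=\frac12$, $b=2$, $\omega_0=1+q^2$, $\omega_1=q$, $\varphi_1=A_1=q-q^3+q^5-\cdots$. The roots of $1+Y+pY^2$ are complex conjugate with product $1/p$, so every zero of a local factor lies exactly on $\Re s=\frac12$ and local zeros say nothing. But real poles of zeta factors do. Let $m\ge3$ be odd and look at $z=\frac1{2m}$. The arguments $m'z+\eta_j$ are positive reals, where $\zeta$ has no zeros and a single pole, at $1$. For $j=0$ the nonzero exponents come from $1+XY^2=(1-X^2Y^4)(1-XY^2)^{-1}$,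 so $m'\in\{2,4\}$ and $m'z\ne1$. For $j\ge2$ we have $m'z+\eta_j>1$. For $j=1$, $m'z+\frac12=1$ means $m'=m$, $n=\frac{m-1}2$, and by (3) $c_{n,m}=-b_1(m)=-(-1)^{(m-1)/2}$, since $\gcd(n,m)$ divides $m-2n=1$. So $L_W$ has order $c_{n,m}=\pm1$ at $s=\frac12+\frac1{2m}$ for every odd $m\ge3$: zeros and poles accumulate at $\frac12$, and $L_W$ is not meromorphic there.

## 5. A non-unitary leading polynomial forces zeros to accumulate

**Proposition A.** If $h$ is not unitary, zeros of $L_W$ accumulate at $\alpha$; so $L_W$ is not meromorphic at $\alpha$.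

The plan is to count: local factors supply exponentially many zeros close to $z=0$, and the zeta factors can cancel only exponentially fewer.

*Proof.* **Step 1: local zeros.** Write $h=\prod_{i\le d}(1-\alpha_iZ)$. As $\prod|\alpha_i|$ is a positive integer and $h$ is not unitary, $\lambda:=\max|\alpha_i|=|\alpha_1|>1$. Choose $\theta_0\in(0,2\pi]$ with $\alpha_1=\lambda e^{i\theta_0}$ and put $x_0=(\log\lambda+i\theta_0)/b$. Then $\omega_0(e^{-x_0})=h(e^{-bx_0})=0$, $\Re x_0=\frac{\log\lambda}b>0$ and $\Im x_0>0$. As $\Omega(\varepsilon,\cdot)\to\omega_0(e^{-x})$ locally uniformly, Hurwitz's theorem gives, for large $p$, a zero $x_p$ of $\Omega(\varepsilon_p,\cdot)$ with $x_p\to x_0$. By (1), $z_p=x_p/\log p$ is a zero of $W(p,p^{-\alpha-z})$.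

**Step 2: many of them lie in a small region.** Put $B=4|x_0|/\Re x_0$ and
$$G_\sigma=\{\Re z>\sigma,\ |z|<B\sigma,\ \Im z>0\}.$$
Let $0<\kappa<\frac14$. If $(1-2\kappa)\Re x_0/\sigma\le\log p\le(1-\kappa)\Re x_0/\sigma$ and $\sigma$ is small, then $z_p\in G_\sigma$: indeed $\Re z_p\ge\frac{\sigma}{1-\kappa}(1+o(1))$ and $|z_p|\le\frac{|x_0|}{\Re x_0}\frac{\sigma}{1-2\kappa}(1+o(1))$ with $\frac1{1-2\kappa}<2$. By the prime number theorem there are at least $\exp((1-2\kappa)\Re x_0/\sigma)$ such $p$ for small $\sigma$. All of them are $<P$ in Lemma 1 for this $\sigma$, because $W(p,p^{-\alpha-z})\ne0$ for $p\ge P$, $\Re z>\sigma$.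

**Step 3: what can cancel them.** By Lemma 1, negative contributions to orders in $G_\sigma$ come only from zeros of factors $\zeta(ms-n)$, since poles of $\zeta(ms-n)$ occur at real $z$. So $mz+\eta_j=\rho$, whence $m\sigma<\beta<1$, $0<\gamma=m\Im z<mB\sigma<B$, and $\eta_j<1$, i.e. $j<b$. Only finitely many $\rho$ have $0<\gamma<B$, so for these $\beta\le\beta_B$ with some $\beta_B<1$, and $m<\beta_B/\sigma$. (The number $\beta_B$ does not depend on $\kappa$; if there is no such $\rho$, nothing is cancelled.)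

For $0\le j<b$ the power series $\varphi_j$ has radius of convergence $\ge\lambda^{-1/b}$, so $b_j(m)=O_\kappa((\lambda^{1/b}e^\kappa)^m)$. In (3) the terms with $am-bn=j$ involve $b_{j/d}(m/d)$, so $|c_{n,m}|=O_\kappa(m(\lambda^{1/b}e^\kappa)^m)$ when $am-bn<b$. For given $m$ at most one $n$ satisfies $0\le am-bn<b$. Summing over $m<\beta_B/\sigma$ and the finitely many $\rho$, the total negative contribution in $G_\sigma$ is, for small $\sigma$, at most
$$\exp\big((\beta_B(\Re x_0+\kappa)+\kappa)/\sigma\big).$$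

**Step 4: comparison.** Choose $\kappa$ with $\beta_B(\Re x_0+\kappa)+\kappa<(1-2\kappa)\Re x_0$, which is possible as $\beta_B<1$. Then for every small $\sigma$ the sum of the orders of $L_W$ over $G_\sigma$ is positive, so $L_W$ has a zero in $G_\sigma$. Zeros with $z\ne0$ tend to $z=0$ as $\sigma\to0$. As $L_W\not\equiv0$, it is not meromorphic at $\alpha$. $\square$

For unitary $h$ this counting stops. The zeros $x_0$ of $\omega_0(e^{-x})$ lie on $i\mathbb R$, and the zeros $x_p$ may approach them from the right ($1+Y+XY$), along the line ($1+Y+XY^2$), or from the left ($1-Y+XY$). Moreover, when $b=1$, every zeta factor with $j\ge1$ has $\Re(mz+\eta_j)>1$ and contributes no zero and no pole. Then, as in $1-Y+XY$, there may be nothing to count.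

## 6. The prime zeta function, and the sum $\sum_p\frac1{p(1+p^z)}$

When zeros are absent, $\log L_W$ is still a definite function near $\alpha$, and if $L_W$ is meromorphic at $\alpha$, then $\log L_W=k\log z+(\text{convergent power series in }z)$. We shall compute the coefficients of that power series by Mellin transforms and see that they grow too fast. Two tools come first.

**Prime zeta function.** Let $P_0\ge2$ and $\Pi(s)=\sum_{p\ge P_0}p^{-s}$. From $\sum_pp^{-s}=\sum_k\frac{\mu(k)}k\log\zeta(ks)$ we get, for $\Re s>1$,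
$$\Pi'(s)=\sum_{k\ge1}\mu(k)\frac{\zeta'}\zeta(ks)+\sum_{p<P_0}p^{-s}\log p .$$
Since $\frac{\zeta'}\zeta(ks)=O(2^{-k\Re s})$ when $k\Re s\ge2$, the series continues $\Pi'$ meromorphically to $\Re s>0$. The poles are discrete in $\Re s>0$ and simple, with residue
$$r(s_0)=\sum_{k\ge1}\frac{\mu(k)}k\operatorname{ord}_{ks_0}\zeta\quad\text{at }s_0.\tag{4}$$
Real poles can only be at $1/k$, with residue $-\mu(k)/k$; the others are among the points $\rho/k$. Let $\psi_1=\min\{\arg\rho:\gamma>0\}\in(0,\frac\pi2)$; the minimum exists since $\arg\rho\to\frac\pi2$ along the zeros with $\gamma>0$. On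
$$\mathfrak D=\{0<\arg s<\psi_1\}$$
$\Pi'$ has no poles, so $\Pi$ extends analytically to $\mathfrak D$. Near a real $\eta>0$,
$$\Pi(\eta+y)=-\lambda_\eta\operatorname{Log}y+(\text{analytic at }y=0)\quad(\eta+y\in\mathfrak D),\tag{5}$$
with $\lambda_\eta=\mu(k)/k$ if $\eta=1/k$, and $\lambda_\eta=0$ otherwise. Also $\Pi(s)=O(2^{-\Re s})$ for $\Re s\ge2$.

**Lemma 2 (Mellin transform).** Let $\ell=\{\arg x=\psi\}$ be a ray, and $x^w=\exp(w(\log|x|+i\psi))$, $\log x=\log|x|+i\psi$ on $\ell$. Let $f$ be continuous on $\ell$, $O(e^{-c|x|})$ at infinity for some $c>0$, and $f(x)=k\log x+\sum_{n\ge-N}a_nx^n$ (a convergent expansion, $N\ge0$) near $0$ on $\ell$. Then $\int_\ell f(x)x^{w-1}dx$ is analytic for $\Re w>N$ and continues meromorphically to $\mathbb C$. At $w=-n\ne0$, $n\ge-N$, it has at most a simple pole, with residue $a_n$; the only other possible pole is at $w=0$, of order $\le2$, and of order $\le1$ with residue $a_0$ if $k=0$.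

*Proof.* Split the integral at a point $x_c\in\ell$ inside the disc of convergence. The outer part is entire. The inner part is $k\big(\frac{x_c^w\log x_c}w-\frac{x_c^w}{w^2}\big)+\sum_na_n\frac{x_c^{n+w}}{n+w}$. $\square$

**The model.** Take $W=1-Y+XY$. To first order, $-\log\prod_p\big(1-\frac1{p(1+p^z)}\big)$ is
$$T(z)=\sum_p\frac1{p(1+p^z)}=\sum_{m\ge1}(-1)^{m-1}\Pi(1+mz)\qquad(z>0;\ P_0=2).$$
*Claim: $T(z)$ is not of the form $k\log z+(\text{convergent power series})$ for small $z>0$.* Suppose it were, with coefficients $a_n$. For $\Re w>1$, the substitution $y=mz$ gives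
$$\int_0^\infty T(z)z^{w-1}dz=D(w)F(w),\quad D(w)=\sum_{m\ge1}(-1)^{m-1}m^{-w},\quad F(w)=\int_0^\infty\Pi(1+y)y^{w-1}dy .$$
With $\varphi(x)=\frac1{1+e^x}=\sum_n\varphi_nx^n$ we have $\Gamma(w)D(w)=\int_0^\infty\varphi(x)x^{w-1}dx$. By Lemma 2 this has at most simple poles, at $-n$, with residue $\varphi_n$; as $\Gamma$ has residue $(-1)^n/n!$ there, $D$ is entire and $D(-n)=(-1)^nn!\,\varphi_n$. Write $\Pi(1+y)=-\log y+\sum_{n\ge0}g_ny^n$. Comparing residues at $w=-n$, $n\ge1$,
$$a_n=(-1)^nn!\,\varphi_n\,g_n .$$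
The left side is at most exponential in $n$, but the right side contains $n!$. So $\sum_n\varphi_ng_n(-t)^n=\sum_na_nt^n/n!$ (sums over $n\ge1$) is *entire*. From $\varphi(x)=\frac12-\sum_{l\ge1\text{ odd}}\frac{2x}{x^2+l^2\pi^2}$ we read off $|\varphi_n|\ge2\pi^{-n-1}$ for odd $n$. So $|g_n|^{1/n}\to0$ along odd $n$: the odd part of $G(y)=\sum g_ny^n$ is entire, and so is its doubled derivative $G'(y)+G'(-y)$. But $G'(y)=\Pi'(1+y)+\frac1y$ is meromorphic on $\Re y>-1$, has a simple pole at $y=-\frac12$ (residue $-\mu(2)/2=\frac12$), and is analytic at $y=\frac12$. So $G'(y)+G'(-y)$ has a pole at $y=\frac12$. Contradiction.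

In words: factorial growth comes from the poles of $\varphi$ and the value $D(-n)$; it is absent only if $\Pi$ has no singularities; and $\Pi$ has singularities. In general four things change. Some $\eta_j$ are $<1$, and $\Pi(\eta_j+mz)$ with real $z>0$ runs into the branch points $1/k$ when $z$ is small; so we tilt the ray into $\mathfrak D$. There are infinitely many $j$, so we cut off at some $J$ and control a remainder. An $A_i$ may have a pole at $x=0$; then the remainder is not small near $x=0$, and we treat this case first, by another singularity (Section 9). Finally, singularities from different $j$ and different poles may cancel, and we must find some that do not (Sections 10 and 11).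

## 7. The logarithm on a tilted ray

**From now on $h$ is unitary and $L_W$ is meromorphic at $\alpha$.** The goal, reached in Sections 9 to 11, is that no $A_i$ has a pole. In the variable $q$ all poles of $A_i,\varphi_j$ ($i,j\ge1$) are roots of unity; in the variable $x$ they lie on $i\mathbb R$ and are symmetric under conjugation. The $b_j(m)$ are polynomially bounded in $m$ for fixed $j\ge1$.

**Step 1: choice of data.** Let $\psi\in(0,\psi_1)$ and let $\mathcal S=\{x\ne0:|\arg x-\psi|\le\delta'\}$ be a closed sector contained in $\mathfrak D$; let $\ell$ be the ray $\arg x=\psi$, and let powers and logarithms on $\ell$ be as in Lemma 2. Let $V(\varepsilon,x)=\Omega/\omega_0=1+\sum_{i\ge1}\varepsilon^iA_i(x)$. Suppose that $r>0$, $\varepsilon_1>0$ are such that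
$$\Omega(\varepsilon,x)\ne0\qquad(x\in\mathcal S,\ |x|<r,\ 0<\varepsilon\le\varepsilon_1).\tag{6}$$
On $\mathcal S\cap\{|x|\ge r\}$, $|\omega_0(e^{-x})|$ is bounded below, since its zeros lie on $i\mathbb R$ and its limit at infinity in $\mathcal S$ is $1$. As $\omega_i(0)=0$ for $i\ge1$, we get $|A_i(x)|\le Ce^{-\Re x}$ there with some $C\ge1$. By (2), and because $j$ has $2^{j-1}$ compositions, $|\varphi_j(x)|\le C_1^je^{-\Re x}$ with $C_1=2C$. Shrink $\varepsilon_1$ so that $C_1\varepsilon_1\le\frac12$. Then $\varepsilon\le\frac14$ and $\sum_i\varepsilon^i|A_i|\le\frac{C\varepsilon}{1-\varepsilon}\le\frac13$, so $|V-1|\le\frac13$ for $|x|\ge r$, and $\Omega=\omega_0V\ne0$ there too. Hence $\Omega$ and $V$ are zero-free on all of $\mathcal S$ for $0<\varepsilon\le\varepsilon_1$. Let $\log V(\varepsilon,x)$ on $\mathcal S$ be the branch tending to $0$ at infinity; for $|x|\ge r$ it equals $\sum_{j\ge1}\varepsilon^j\varphi_j(x)$. For $J\ge b$ put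
$$R_J=\log V-\sum_{1\le j\le J}\varepsilon^j\varphi_j ,\qquad |R_J(\varepsilon,x)|\le2(C_1\varepsilon)^{J+1}e^{-\Re x}\quad(x\in\mathcal S,\ |x|\ge r,\ 0<\varepsilon\le\varepsilon_1).\tag{7}$$
All sums over $j\le J$ below run over $1\le j\le J$. Finally fix $P_0\ge\max(2,\varepsilon_1^{-b})$, so that $\varepsilon_p\le\varepsilon_1$ for $p\ge P_0$; this $P_0$ is used in $\Pi$.

**Step 2: the hypothesis on $L_W$.** We isolate the interesting part of $L_W$. Let
$$\Lambda(s)=\prod_{p\ge P_0}V(\varepsilon_p,z\log p)=\frac{L_W(s)}{\prod_{p<P_0}W(p,p^{-s})\prod_{p\ge P_0}h(p^{a-bs})}.$$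
The denominator is meromorphic on $\mathbb C$ by Step 1 of Section 3, and $\not\equiv0$. So $\Lambda$ is meromorphic on $\Re s>\alpha$ and at $\alpha$, and $\Lambda\not\equiv0$. Hence near $z=0$
$$\Lambda(\alpha+z)=z^ke^{g(z)},\qquad g(z)=\sum_{n\ge0}a_nz^n\text{ analytic near }0,\quad|a_n|\le C^{n+1}.\tag{8}$$

**Step 3: a formula for the logarithm.** On $\operatorname{int}\mathcal S$ define
$$H(z)=\sum_{j\le J}H_j(z)+\sum_{p\ge P_0}R_J(\varepsilon_p,z\log p),\qquad H_j(z)=\sum_{m\ge1}b_j(m)\,\Pi(mz+\eta_j).$$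
Note that $mz+\eta_j\in\mathfrak D$ for $z\in\mathcal S$. Both sums converge locally uniformly: $b_j$ is polynomially bounded and $\Pi$ decays exponentially; and for $z$ in a compact set $|z\log p|\ge r$ for all but finitely many $p$, so (7) applies, with $\varepsilon_p^{J+1}\le p^{-1-1/b}$. For $\Re z$ large we may expand $\Pi$ and interchange sums: $\sum_{j\le J}H_j(z)=\sum_p\sum_{j\le J}\varepsilon_p^j\varphi_j(z\log p)$, so $H=\sum_p\log V(\varepsilon_p,z\log p)$. Hence $e^{H(z)}=\Lambda(\alpha+z)$ for such $z$, and by continuation on all of $\operatorname{int}\mathcal S$. Also $H=O(e^{-c|z|})$ at infinity on $\ell$. By (8), on $\ell$ near $0$,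
$$H(z)=k\log z+g(z),$$
a constant in $2\pi i\mathbb Z$ being absorbed in $a_0$.

## 8. The Mellin identity

**Step 1: the objects.** By Lemma 2, $M(w):=\int_\ell H(z)z^{w-1}dz$ is analytic for $\Re w>0$ and continues meromorphically to $\mathbb C$, with at most a simple pole at $w=-n$, $n\ge1$, with residue $a_n$. For $1\le j\le J$ put
$$F_j(w)=\int_\ell\Pi(\eta_j+y)y^{w-1}dy,\qquad D_j(w)=\sum_mb_j(m)m^{-w},\qquad m_J(\varepsilon,w)=\int_\ell R_J(\varepsilon,x)x^{w-1}dx .$$
By (5), $F_j$ is analytic for $\Re w>0$. For $\Re w$ large $\Gamma(w)D_j(w)=\int_0^\infty\varphi_j(x)x^{w-1}dx$; since $\varphi_j$ is meromorphic at $0$, analytic on $(0,\infty)$ and exponentially decaying, $D_j$ is meromorphic on $\mathbb C$ by Lemma 2.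

**Step 2: the identity.** Suppose that for some $w_0\ge0$, for all $w$ with $\Re w>w_0$,
$$\int_\ell|R_J(\varepsilon,x)||x|^{\Re w-1}|dx|=O_w(\varepsilon^{J+1})\qquad(0<\varepsilon\le\varepsilon_1).\tag{9}$$
Then for $\Re w$ large
$$M(w)=\sum_{j\le J}D_j(w)F_j(w)+\sum_{p\ge P_0}(\log p)^{-w}m_J(\varepsilon_p,w).\tag{10}$$
Indeed, insert the definition of $H$, substitute $y=mz$ in the terms of $H_j$ and $x=z\log p$ in the others. Fubini is justified by (9), by $\sum_p\varepsilon_p^{J+1}(\log p)^{-\Re w}<\infty$ (recall $J\ge b$), and by $\sum_m|b_j(m)|m^{-\Re w}<\infty$ for $\Re w$ large.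

**Lemma 3.** Let $\psi\in\mathbb R$, $r>0$, $x_r=re^{i\psi}$, $0<|\xi|<r$, $\arg\xi\not\equiv\psi$ mod $2\pi$, and let $I(\xi,w)=\int_0^{x_r}\operatorname{Log}(1-\xi/x)x^{w-1}dx$ along the ray of argument $\psi$. With $\{-\xi\}^w:=e^{i\psi w}\exp(w\operatorname{Log}(-\xi e^{-i\psi}))$, for $\Re w>0$, $w\notin\mathbb Z$,
$$I(\xi,w)=\frac{\pi\{-\xi\}^w}{w\sin\pi w}+\sum_{k\ge1}\frac{\xi^k}k\,\frac{x_r^{w-k}}{k-w}.$$

*Proof.* For $0<\Re w<1$ and $c>0$, integration by parts gives
$$\int_0^\infty\log(1+c/t)\,t^{w-1}dt=\frac cw\int_0^\infty\frac{t^{w-1}}{t+c}dt=\frac{\pi c^w}{w\sin\pi w}.$$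
By analyticity this holds for $c\notin(-\infty,0]$ with principal branches. With $x=te^{i\psi}$ and $c=-\xi e^{-i\psi}$ it gives the integral over the whole ray, $\pi\{-\xi\}^w/(w\sin\pi w)$. Subtract $\int_{x_r}^\infty$, using $\operatorname{Log}(1-\xi/x)=-\sum_k\xi^k/(kx^k)$ and $\int_{x_r}^\infty x^{w-k-1}dx=x_r^{w-k}/(k-w)$. Both sides of the result continue analytically to $\{\Re w>0\}\setminus\mathbb Z$. $\square$

## 9. A pole at $x=0$ produces the singularity $\delta^{w}$

**Proposition B.** Every $A_i$ is analytic at $x=0$.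

*What to expect.* Take $W=1+Y-XY$: $\Omega=1-q+\varepsilon q$, $A_1=q/(1-q)$ has a pole at $x=0$, and $\Omega$ vanishes at $x_1(\varepsilon)=\log(1-\varepsilon)=-\varepsilon(1+O(\varepsilon))$. Near $x=0$ the factor $V$ behaves like $1-x_1(\varepsilon)/x$, and by Lemma 3 the Mellin transform of its logarithm contains $\{-x_1(\varepsilon)\}^w\approx\varepsilon^w$. Summed over $p$ with weight $(\log p)^{-w}$ this gives $\sum_p(\log p)^{-w}p^{-w}$, and we shall see that such a sum is not meromorphic at its abscissa $w=1$. For $W=(1-XY)^2+Y$ one has $\Omega=(1-q)^2+\varepsilon q=q(4\sinh^2(x/2)+\varepsilon)$, with zeros $x=\pm i\varepsilon^{1/2}(1+O(\varepsilon))$; so fractional exponents do occur.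

*Proof.* Suppose some $A_i$ has a pole at $0$. Then $\omega_0(e^{-x})=\Omega(0,x)$ has a zero of some order $v\ge1$ at $x=0$.

**Step 1: the small zeros of $\Omega$.** Weierstrass preparation gives, for $|x|<2r$, $|\varepsilon|<\varepsilon_0$,
$$\Omega(\varepsilon,x)=u(\varepsilon,x)\,\mathcal W(\varepsilon,x),$$
with $u$ zero-free and $\mathcal W$ a monic polynomial of degree $v$ in $x$ with coefficients analytic in $\varepsilon$, $\mathcal W(0,x)=x^v$. If $\mathcal W\equiv x^v$, comparing coefficients of $\varepsilon^i$ shows that all $\omega_i(e^{-x})$ are divisible by $x^v$ near $0$, and all $A_i$ would be analytic at $0$. So $\mathcal W\not\equiv x^v$.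

By Puiseux's theorem, for some $D\ge1$ there are functions $X_1,\dots,X_v$ analytic near $t=0$, $X_l(0)=0$, with $\mathcal W(t^D,x)=\prod_l(x-X_l(t))$; not all $X_l$ vanish identically. Put $x_l(\varepsilon)=X_l(\varepsilon^{1/D})$ for small $\varepsilon>0$. Those not identically zero have the form
$$x_l(\varepsilon)=\chi_l\varepsilon^{\nu_l}(1+O(\varepsilon^{1/D})),\qquad\chi_l\ne0,\ \nu_l\in\tfrac1D\mathbb Z_{>0}.$$
Let $\nu=\min\nu_l$ and $\sigma_0=b/\nu$. For complex $\varepsilon'$ near $0$, choosing any $t$ with $t^D=\varepsilon'$, the roots of $\mathcal W(\varepsilon',\cdot)$ are the $X_l(t)=O(|t|^{D\nu})$, so all of them are bounded by $C|\varepsilon'|^\nu$. Fix $\varepsilon_2\in(0,\varepsilon_0)$ such that this bound holds and all roots have modulus $\le r/2$ for $|\varepsilon'|\le\varepsilon_2$.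

**Step 2: the sector.** We need a ray that avoids these zeros. Choose $\psi\in(0,\psi_1)$ different from all $\arg\chi_l$ mod $2\pi$, and a narrow closed sector $\mathcal S\subset\mathfrak D$ around it avoiding these arguments. For small $\varepsilon>0$ and $x\in\mathcal S$, $|x|\le r$, we have $|x-x_l(\varepsilon)|\ge c(|x|+|x_l(\varepsilon)|)>0$, so $\Omega\ne0$: this is (6). Section 7 applies, with $\varepsilon_1\le\varepsilon_2/2$ as small as we like. Take $J=b$.

**Step 3: $\log V$ and $R_b$ near $0$.** As $\omega_0(e^{-x})=u(0,x)x^v$, for $x\in\mathcal S$, $|x|\le r$, $0<\varepsilon\le\varepsilon_1$,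
$$\log V=\log\frac{u(\varepsilon,x)}{u(0,x)}+\sum_l\operatorname{Log}\Big(1-\frac{x_l(\varepsilon)}x\Big),\qquad\log\frac{u(\varepsilon,x)}{u(0,x)}=\sum_{j\ge1}\varepsilon^jn_j(x),$$
with $n_j$ analytic on $|x|<2r$ and $|n_j|\le C\varepsilon_2^{-j}$ on $|x|\le r$ by Cauchy. Indeed the principal logarithms are analytic on this part of $\mathcal S$, as $x_l/x\notin[1,\infty)$; the two sides differ by a constant in $2\pi i\mathbb Z$; and both are small at $|x|=r$.

Let $s_k(\varepsilon)=\sum_lx_l(\varepsilon)^k=\sum_{j\ge1}s_{k,j}\varepsilon^j$ for $k\ge1$, a polynomial in the coefficients of $\mathcal W$ and hence analytic in $|\varepsilon|<\varepsilon_0$. Since $s_k=O(|\varepsilon'|^{\nu k})$, we have $s_{k,j}=0$ unless $k\le j/\nu$; and Cauchy on $|\varepsilon'|=\varepsilon_2$ gives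
$$|s_{k,j}|\le v(r/2)^k\varepsilon_2^{-j}.$$
For $x\in\mathcal S$, $r\le|x|<2r$, the formula for $\log V$ still holds and $\sum_l\operatorname{Log}(1-x_l/x)=-\sum_ks_k(\varepsilon)/(kx^k)$, uniformly convergent for $|\varepsilon|\le\varepsilon_2$. Comparing coefficients of $\varepsilon^j$ with $\log V=\sum\varepsilon^j\varphi_j$,
$$\varphi_j=n_j-\sum_{k\le j/\nu}\frac{s_{k,j}}{kx^k},$$
first there and then identically near $0$. So
$$R_b=\sum_{j>b}\varepsilon^jn_j+R^{\mathcal W},\qquad R^{\mathcal W}=\sum_l\operatorname{Log}(1-x_l/x)+\sum_{1\le j\le b}\varepsilon^j\sum_{k\le j/\nu}\frac{s_{k,j}}{kx^k}.$$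

**Step 4: (9) holds for $w_0=(b+1)/\nu$.** This makes (10) available. Let $\Re w>(b+1)/\nu$. The part $|x|\ge r$ is (7). The $n_j$-part is $O(\varepsilon^{b+1})$. It remains to treat $R^{\mathcal W}$ on $\ell$, $|x|\le r$. Choose $c_2>0$ so small that $|\varepsilon'|<c_2|x|^{1/\nu}$, $|x|\le r$ implies $|\varepsilon'|<\varepsilon_2$ and $C|\varepsilon'|^\nu\le|x|/2$. For such $\varepsilon'$ the function
$$\varepsilon'\mapsto\log(\mathcal W(\varepsilon',x)/x^v)=-\sum_ks_k(\varepsilon')/(kx^k)$$
is analytic and bounded by $v\log2$, and its Taylor coefficient of order $j$ is $-\sum_{k\le j/\nu}s_{k,j}/(kx^k)$. So for $0<\varepsilon\le\frac{c_2}2|x|^{1/\nu}$, $R^{\mathcal W}$ is its Taylor remainder after order $b$, and Cauchy's estimates give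
$$|R^{\mathcal W}|\le2v\log2\,\big(\varepsilon/(c_2|x|^{1/\nu})\big)^{b+1}.$$
With $K_1=(2/c_2)^\nu$, the range $K_1\varepsilon^\nu\le|x|\le r$ contributes $O\big(\varepsilon^{b+1}\int_0^rt^{\Re w-1-(b+1)/\nu}dt\big)=O(\varepsilon^{b+1})$. For $|x|\le K_1\varepsilon^\nu$ (and $|x|\le r$), since $|1-x_l/x|\ge c$ on $\ell$ and $|x|^{-k}\le C|x|^{-j/\nu}$ for $k\le j/\nu$,
$$|R^{\mathcal W}|\le C+C\log(1+C\varepsilon^\nu/|x|)+C\sum_{1\le j\le b}\varepsilon^j|x|^{-j/\nu}.$$
Substituting $|x|=\varepsilon^\nu y$, this range contributes $O(\varepsilon^{\nu\Re w})=O(\varepsilon^{b+1})$.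

**Step 5: computing $m_b$.** We extract from $m_b$ the part that is not $O(\varepsilon^{b+1})$ down to $\Re w>0$. By Lemma 3 and $\int_0^{x_r}x^{-k}x^{w-1}dx=x_r^{w-k}/(w-k)$, for $\Re w>(b+1)/\nu$, $w\notin\mathbb Z$,
$$\int_0^{x_r}R^{\mathcal W}x^{w-1}dx=\frac\pi{w\sin\pi w}\sum_{x_l\not\equiv0}\{-x_l(\varepsilon)\}^w-\sum_{k\ge1}\frac{x_r^{w-k}}{k(w-k)}\sum_{j>b}s_{k,j}\varepsilon^j ;$$
the terms $j\le b$ of $\sum_ks_k(\varepsilon)x_r^{w-k}/(k(k-w))$ cancel against the integrals of the polynomial part. As $\big|\sum_{j>b}s_{k,j}\varepsilon^j\big|\le2v(r/2)^k(\varepsilon/\varepsilon_2)^{b+1}$ for $\varepsilon\le\varepsilon_2/2$, the last sum over $k$ is meromorphic on $\Re w>0$ with at most simple poles at positive integers, whose residues are $O(\varepsilon^{b+1})$; after removal of the finitely many polar terms in a compact set it is $O(\varepsilon^{b+1})$ uniformly there. The remaining parts of $m_b$, namely $\int_0^{x_r}\sum_{j>b}\varepsilon^jn_jx^{w-1}dx$ and $\int_{x_r}^\infty R_bx^{w-1}dx$,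 are analytic and $O(\varepsilon^{b+1})$ locally uniformly on $\Re w>0$. Since $\sum_pp^{-(b+1)/b}(\log p)^c$ converges for every $c$, after multiplication by $(\log p)^{-w}$ and summation over $p$ all these parts give a meromorphic function on $\Re w>0$. So (10) gives
$$M(w)-\sum_{j\le b}D_j(w)F_j(w)=\frac\pi{w\sin\pi w}S(w)+(\text{meromorphic on }\Re w>0),$$
$$S(w)=\sum_{p\ge P_0}(\log p)^{-w}\sum_{x_l\not\equiv0}\{-x_l(\varepsilon_p)\}^w .$$
$S$ is analytic on $\Re w>\sigma_0$, because $|x_l(\varepsilon_p)|=O(p^{-\nu/b})=O(p^{-1/\sigma_0})$. The left side is meromorphic on $\Re w>0$. Hence $S$ continues meromorphically to $\Re w>0$.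

**Step 6: the main term of $S$.** We look at $w=\sigma_0$. Let $\mathcal I=\{l:x_l\not\equiv0,\ \nu_l=\nu\}\ne\emptyset$. For $l\in\mathcal I$, locally uniformly in $w$,
$$\{-x_l(\varepsilon)\}^w=\varepsilon^{\nu w}e^{\mu_lw}(1+O(\varepsilon^{1/D})),\qquad\mu_l=i\psi+\operatorname{Log}(-\chi_le^{-i\psi}),$$
where $-\chi_le^{-i\psi}\notin(-\infty,0]$ since $\arg\chi_l\not\equiv\psi$. The error terms sum over $p$ to an analytic function for $\Re w>\sigma_0-\frac1{D\nu}$ (intersected with $\Re w>0$), and the terms with $\nu_l>\nu$ for $\Re w>b/\nu_l$. So $S=A\Upsilon+S_1$, where $S_1$ is analytic on $\Re w>\sigma_0-\sigma_1$ for some $\sigma_1\in(0,\sigma_0)$, and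
$$A(w)=\sum_{l\in\mathcal I}e^{\mu_lw},\quad A(0)=|\mathcal I|\ge1,\qquad\Upsilon(w)=\sum_{p\ge P_0}(\log p)^{-w}p^{-w/\sigma_0}.$$

**Step 7: $\Upsilon$ is not meromorphic at $\sigma_0$.** Put $\delta=w/\sigma_0-1$. For $\Re\delta>0$ small, $\Gamma(w)\Upsilon(w)=\int_0^\infty t^{w-1}\Pi(1+\delta+t)\,dt$. Write $\Pi(1+y)=-\operatorname{Log}y+g_1(y)$ for $\Re y>0$, with $g_1$ analytic on $|y|<2c$, $c$ small. The functions $\int_c^\infty t^{w-1}\Pi(1+\delta+t)dt$, $\int_0^ct^{w-1}g_1(\delta+t)dt$ and $\int_0^ct^{w-1}\log t\,dt$ are analytic for $|\delta|<c/2$. Since $\operatorname{Log}(\delta+t)=\log t+\operatorname{Log}(1+\delta/t)$, what remains is, by Lemma 3 with $\psi=0$, $\xi=-\delta$, $x_r=c$, for $w\notin\mathbb Z$,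
$$\int_0^ct^{w-1}\operatorname{Log}(1+\delta/t)dt=\frac{\pi\delta^w}{w\sin\pi w}+\sum_{k\ge1}\frac{(-\delta)^k}k\frac{c^{w-k}}{k-w},$$
and the last sum is meromorphic near $w=\sigma_0$. So $\Gamma(w)\Upsilon(w)=(\text{meromorphic near }\sigma_0)-\pi\delta^w/(w\sin\pi w)$ for $\Re\delta>0$.

As $S$ is meromorphic near $\sigma_0$ and $A\not\equiv0$, $\Upsilon$ is meromorphic there, and so $\delta^w$ coincides for small $\delta$, $\Re\delta>0$, with a function meromorphic near $\delta=0$: $\delta^w=\delta^Nf(\delta)$ with $N\in\mathbb Z$, $f$ analytic, $f(0)\ne0$. But $\delta^w=\delta^{\sigma_0}\exp(\sigma_0\delta\log\delta)$. Letting $\delta\to0^+$ we get $N=\sigma_0$, so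
$$f(\delta)=\exp(\sigma_0\delta\log\delta)=1+\sigma_0\delta\log\delta\,(1+o(1)),$$
whereas $f(\delta)=f(0)+O(\delta)$. This is a contradiction. $\square$

## 10. Poles away from $0$: an entire function with prescribed singularities

**Proposition C.** Every $A_i(x)$ is entire.

The proof takes this section and the next. By Proposition B all $A_i,\varphi_j$ ($i,j\ge1$) are analytic at $0$. Suppose some $A_i$ has a pole, and for that pole take $i$ minimal. By (2), $\varphi_i$ equals $A_i$ plus a polynomial in $A_1,\dots,A_{i-1}$, so $\varphi_i$ has a pole there.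

**Step 1: the extremal quantity and the data.** Let $\theta_0>0$ be the least modulus of a nonzero zero of $\omega_0(e^{-x})=h(e^{-bx})$ (such zeros exist by periodicity), and $r_0=\theta_0/4$. All poles of the $\varphi_j$ lie on $i\mathbb R$, have modulus $\ge\theta_0$, and are symmetric under conjugation. Put
$$\tau=\min\{\theta\eta_j:\ j\ge1,\ \theta>0,\ i\theta\text{ a pole of }\varphi_j\}>0 .$$
The minimum exists: a bound $\theta\eta_j\le X$ leaves finitely many $j$, as $\theta\ge\theta_0$, and for each $j$ finitely many $\theta$, as $\theta\le bX$. (For $W=1-Y+XY$ we have $\eta_j=j$ and $\tau=\pi$, attained only at $j=1$, $\theta=\pi$.)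

Take any $\psi\in(0,\psi_1)$, $\mathcal S\subset\mathfrak D$ a narrow closed sector around it, and $r=r_0$. Now the $A_i$ are $O(e^{-\Re x})$ on the larger set $\mathcal S\cup\{|x|\le2r_0\}$, so with a suitable $C_1$ we have $|\varphi_j|\le C_1^je^{-\Re x}$ there, and for small $\varepsilon$, $|V-1|\le\frac13$ there. As $\omega_0\ne0$ on $\mathcal S$, $\Omega=\omega_0V\ne0$ on $\mathcal S$, so (6) holds and Section 7 applies. On $\mathcal S\cup\{|x|\le2r_0\}$ we have $R_J=\sum_{j>J}\varepsilon^j\varphi_j=O(\varepsilon^{J+1}e^{-\Re x})$, so (9) holds with $w_0=0$, and (10) holds, for every $J\ge b$. Fix $J\ge b$ with $r_0(\eta_{J+1}-1)>2\tau$.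

**Step 2: residues at $w=-n$, $n\ge1$.** As in the model, we compute $a_n$. Write $\varphi_j=\sum_{n\ge0}\varphi_{j,n}x^n$ near $0$. By Lemma 2, $\Gamma D_j$ has at most simple poles, at $-n$, with residue $\varphi_{j,n}$. So $D_j$ is entire and $D_j(-n)=(-1)^nn!\,\varphi_{j,n}$. By (5) write $\Pi(\eta_j+y)=-\lambda_{\eta_j}\operatorname{Log}y+\sum_{n\ge0}g_{j,n}y^n$, the series converging for $|y|<d_j$, $d_j>0$. By Lemma 2, $F_j$ is meromorphic on $\mathbb C$ with at most a simple pole at $-n$, with residue $g_{j,n}$ $(n\ge1)$.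

For the remainder, let $R_{J,n}(\varepsilon)=[x^n]R_J$; by Cauchy on $|x|=2r_0$, $|R_{J,n}(\varepsilon)|\le C\varepsilon^{J+1}(2r_0)^{-n}$. With $x_{r_0}=r_0e^{i\psi}$,
$$m_J(\varepsilon,w)=\sum_{n\ge0}R_{J,n}(\varepsilon)\frac{x_{r_0}^{n+w}}{n+w}+\int_{x_{r_0}}^\infty R_J(\varepsilon,x)x^{w-1}dx .$$
This continues $m_J(\varepsilon,\cdot)$ to $\mathbb C$ with at most simple poles at $w=-n$, $n\ge0$, with residue $R_{J,n}(\varepsilon)$; on any compact set, after removing the finitely many polar terms, it is $O(\varepsilon^{J+1})$ uniformly. Since $\eta_{J+1}>1$, $\sum_pp^{-\eta_{J+1}}(\log p)^c<\infty$ for every $c$, and so $\sum_p(\log p)^{-w}m_J(\varepsilon_p,w)$ is meromorphic on $\mathbb C$ with residue $a_n^{>J}=\sum_p(\log p)^nR_{J,n}(\varepsilon_p)$ at $-n$. So (10) holds on $\mathbb C$, and comparing residues at $-n$ with those of $M$,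
$$a_n=\sum_{j\le J}(-1)^nn!\,\varphi_{j,n}g_{j,n}+a_n^{>J}\qquad(n\ge1).$$

**Step 3: dividing by $n!$.** By (8), $E(t):=\sum_{n\ge1}a_nt^n/n!$ is entire. Further
$$\sum_n|a_n^{>J}|\frac{|t|^n}{n!}\le C\sum_pp^{-\eta_{J+1}}\sum_n\frac{(|t|\log p/(2r_0))^n}{n!}\le C\sum_pp^{-\eta_{J+1}}p^{|t|/r_0}<\infty$$
for $|t|<r_0(\eta_{J+1}-1)$, hence for $|t|\le2\tau$. So near $t=0$
$$E(t)=\sum_{j\le J}\sum_{n\ge1}\varphi_{j,n}g_{j,n}(-t)^n+(\text{analytic in }|t|<2\tau).\tag{11}$$

**Step 4: the right side in closed form.** We replace $\varphi_{j,n}$ by the contributions of the poles of $\varphi_j$. Choose $R>b\tau$ with $R>4\tau/d_j$ for all $j\le J$ and no pole of $\varphi_j$, $j\le J$, of modulus $R$. Subtract from $\varphi_j$ its principal parts at the poles $x_*$, $|x_*|<R$, written as $\sum_{l\ge1}c_{j,x_*,l}(1-x/x_*)^{-l}$. The rest has Taylor coefficients $O(R^{-n})$, and $g_{j,n}=O((d_j/2)^{-n})$; so the rest contributes to (11) a function analytic in $|t|<Rd_j/2$, in particular in $|t|<2\tau$.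 We have $[x^n](1-x/x_*)^{-l}=\binom{n+l-1}{l-1}x_*^{-n}$. Put
$$\vartheta=t\frac d{dt},\qquad\Theta_l=\binom{\vartheta+l-1}{l-1},\qquad G_j(y)=\sum_{n\ge1}g_{j,n}y^n .$$
Since $\Theta_lt^n=\binom{n+l-1}{l-1}t^n$, the pole $x_*$ contributes $\sum_lc_{j,x_*,l}\Theta_l[G_j(-t/x_*)]$. From $\Pi'(\eta_j+y)=-\lambda_{\eta_j}/y+G_j'(y)$ we get $\vartheta[G_j(-t/x_*)]=\big[y\Pi'(\eta_j+y)+\lambda_{\eta_j}\big]_{y=-t/x_*}$. So near $t=0$
$$\vartheta E=\sum_{j\le J}\ \sum_{|x_*|<R}\ \sum_lc_{j,x_*,l}\,\Theta_l\Big[\big(y\,\Pi'(\eta_j+y)\big)_{y=-t/x_*}+\lambda_{\eta_j}\Big]+(\text{analytic in }|t|<2\tau).\tag{12}$$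

**Step 5: a good variable.** We want to move to a point where the arguments of $\Pi'$ in the extremal terms, and only in those, reach $0$, where the poles $\rho/k$ of $\Pi'$ accumulate. Put $u=\tau+it$. Then $\vartheta=(u-\tau)\frac d{du}$, and for $\theta>0$:

* if $x_*=i\theta$, then $y=\frac{u-\tau}\theta$ and $\eta_j+y=\frac{\theta\eta_j-\tau+u}\theta$;
* if $x_*=-i\theta$, then $y=-\frac{u-\tau}\theta$ and $\eta_j+y=\frac{\theta\eta_j+\tau-u}\theta$.

Since $\theta\eta_j\ge\tau$ for all these poles, on the convex domain $U=\{0<\Re u<2\tau,\ |u-\tau|<2\tau\}$, which contains $u=\tau$ (i.e. $t=0$), all arguments of $\Pi'$ have positive real part. So (12) holds on $U$ as an identity of meromorphic functions, and its left side is analytic.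

**Step 6: isolating the extremal terms.** Let
$$\mathcal P=\{(j,\theta):\ \theta>0,\ i\theta\text{ a pole of }\varphi_j,\ \theta\eta_j=\tau\}\ne\emptyset .$$
It is finite, and its elements have distinct $\theta$, since $\theta=\tau/\eta_j$. All of them occur in (12): $\theta=\tau/\eta_j\le b\tau<R$; and $j\le J$, since for $j>J$ we have $\theta\eta_j\ge4r_0\eta_{J+1}>\tau$. As $u\to0$, the arguments of $\Pi'$ in all other terms of (12) tend to positive real numbers, namely $(\theta\eta_j-\tau)/\theta$ with $\theta\eta_j>\tau$, or $(\theta\eta_j+\tau)/\theta$; and for $\Im u\ne0$ these arguments are nonreal. The poles of $\Pi'$ are discrete in $\Re s>0$, so near a positive real number there is no nonreal pole. The terms $\Theta_l[\lambda_{\eta_j}]$ are constants. Hence for some $\delta\in(0,\tau)$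
$$\Sigma(u)=\sum_{(j,\theta)\in\mathcal P}\sum_lc_{j,i\theta,l}\,\Theta_l\Big[\tfrac{u-\tau}\theta\,\Pi'(u/\theta)\Big]$$
is analytic on $\{|u|<\delta,\ \Re u>0,\ \Im u>0\}$.

**Step 7: relations between residues.** Let $l_0$ be the largest $l$ with some $c_{j,i\theta,l}\ne0$, $(j,\theta)\in\mathcal P$, and put $c_\theta:=c_{j,i\theta,l_0}$ (not all zero). At a point $u_0$ of the quarter disc, by (4), the bracket equals $(u_0-\tau)\,r(u_0/\theta)\,(u-u_0)^{-1}+$ analytic. $\Theta_l$ is a polynomial in $\vartheta$ of degree $l-1$ with leading coefficient $1/(l-1)!$; applied to $(u-u_0)^{-1}$ it gives a pole of order $l$ with leading coefficient $(-1)^{l-1}(u_0-\tau)^{l-1}\ne0$. The coefficient of $(u-u_0)^{-l_0}$ in $\Sigma$ must vanish, so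
$$\sum_{(j,\theta)\in\mathcal P}c_\theta\,r(u_0/\theta)=0\qquad(|u_0|<\delta,\ \Re u_0>0,\ \Im u_0>0).\tag{13}$$

## 11. Zeros of $\zeta$ on one ray against the growth of $\zeta(1-2N)$

We now contradict (13), which ends the proof of Proposition C. The danger is that the poles $\theta\rho/k$ for different $\theta$, $\rho$, $k$ coincide and cancel. Only points with the same argument can coincide, so we fix one argument.

**Step 1: one ray.** Fix a zero $\rho_0$ with $\gamma>0$. Let $\mathcal R$ be the set of nontrivial zeros $\rho$ with $\arg\rho=\arg\rho_0$; it is finite, as $\beta<1$ bounds $|\rho|=\beta/\cos(\arg\rho_0)$. Let $m_\rho$ be the multiplicities. By (4), for $y>0$,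
$$f(y):=\sum_\theta c_\theta\,r(ye^{i\arg\rho_0}/\theta)=\sum_{\theta|\rho|/k=y}c_\theta m_\rho\frac{\mu(k)}k\qquad(\rho\in\mathcal R,\ k\ge1).$$
By (13), $f(y)=0$ for $y<\delta$. Only finitely many triples $(\theta,\rho,k)$ have $\theta|\rho|/k\ge\delta$. So $f(y)\ne0$ for only finitely many $y$.

**Step 2: a Dirichlet series identity.** We encode $f$ by powers. For $\Re w>0$, with absolute convergence,
$$\sum_yf(y)y^w=\Big(\sum_\theta c_\theta\theta^w\Big)\Big(\sum_{\rho\in\mathcal R}m_\rho|\rho|^w\Big)\sum_k\frac{\mu(k)}{k^{1+w}} .$$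
With the exponential polynomials $\mathcal E(w)=\sum_yf(y)y^w$, $\mathcal A(w)=\sum_\theta c_\theta\theta^w$, $\mathcal B(w)=\sum_\rho m_\rho|\rho|^w$ this reads
$$\mathcal A(w)\mathcal B(w)=\zeta(1+w)\,\mathcal E(w),\tag{14}$$
and by continuation it holds for all $w\ne0$.

**Step 3: growth.** $\mathcal A\not\equiv0$, because the $\theta$ are distinct and not all $c_\theta$ vanish, and $\mathcal B>0$ on $\mathbb R$; so $\mathcal E\not\equiv0$. If $y_0$ is the least $y$ with $f(y)\ne0$, then $|\mathcal E(-2N)|\ge\frac12|f(y_0)|y_0^{-2N}$ for large $N$. By the functional equation, $|\zeta(1-2N)|=2(2N-1)!\,\zeta(2N)/(2\pi)^{2N}$ grows faster than any exponential in $N$. But $\mathcal A(-2N)\mathcal B(-2N)=O(C^N)$. At $w=-2N$ this contradicts (14), and Proposition C is proved. $\square$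

## 12. From entire quotients to divisibility in $\mathbb Z[X,Y]$

We finish Theorem 3. Let $L_W$ be meromorphic at $\alpha$. By Proposition A, $h$ is unitary, so Sections 7 to 11 apply, and it remains to translate Proposition C into divisibility.

**Step 1: the $A_i$ are polynomials.** By Proposition C the rational function $A_i(q)=\omega_i(q)/h(q^b)$ has no poles at $q=e^{-x}$, $x\in\mathbb C$, i.e. at $q\ne0$; and it is regular at $q=0$ since $h(0)=1$. So $A_i\in\mathbb Q[q]$.

**Step 2: back to $X$ and $Y$.** We must see that $\varepsilon^iA_i(q)$ comes from integral powers of $X$ and $Y$. The polynomial $\omega_i$ contains only exponents $m$ with $am\equiv i\pmod b$. Since $\gcd(a,b)=1$ this is one residue class mod $b$, and dividing by a power series in $q^b$ preserves it, so the same holds for $A_i$. Under the substitution $X\mapsto\varepsilon^{-b}$, $Y\mapsto\varepsilon^aq$ of Section 4, $W\mapsto h(q^b)\big(1+\sum_{i\ge1}\varepsilon^iA_i(q)\big)$, and each $\varepsilon^iq^m$ occurring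 in $\varepsilon^iA_i$ is the image of $X^{(am-i)/b}Y^m$. By injectivity on monomials, $W=h(X^aY^b)\,V$ with $V\in\mathbb Q[X^{\pm1},Y]$.

**Step 3: integrality.** Because $h(0)=1$, $b\ge1$ and $a\ge0$, the element $h(X^aY^b)$ is invertible in $\mathbb Z[X][[Y]]$, so $V=W\cdot h(X^aY^b)^{-1}\in\mathbb Z[X][[Y]]$. Being also in $\mathbb Q[X^{\pm1},Y]$, $V$ lies in $\mathbb Z[X,Y]$. Thus $h(X^aY^b)$ divides $W$ in $\mathbb Z[X,Y]$. This proves Theorem 3 and, by Section 3, Theorems 1 and 2. $\blacksquare$
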